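# A barrelled space with a dense non-barrelled subspace and no infinite-dimensional separable quotient

## A barrelled space in $\mathcal B\setminus\mathcal A$

**Theorem 1 (ZFC).** There is a barrelled space $E$ of dimension at most $\mathfrak c$, carrying its weak topology, which has a dense non-barrelled subspace, but every infinite-dimensional quotient of $E$ has density character at least $\operatorname{cf}(\mathfrak c)>\aleph_0$. In particular $E\in\mathcal B\setminus\mathcal A$.

Here is what the words mean. All locally convex spaces are Hausdorff, over $\mathbb K\in\{\mathbb R,\mathbb C\}$; quotients are by closed subspaces; $\mathfrak c=|\mathbb K|$.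

**Definition.** A *barrel* in a locally convex space is a closed, absolutely convex, absorbing set. A space is *barrelled* if every barrel is a neighbourhood of $0$.

**Definition.** A locally convex space is *properly separable* if it has a proper dense subspace of dimension $\aleph_0$.

**Definition.** $\mathcal A$ is the class of spaces $E$ that have a properly separable quotient, and $\mathcal B$ is the class of spaces $E$ that have a dense non-barrelled subspace.

**Definition.** The *density character* of a space is the least cardinality of a dense subset.

Membership in $\mathcal A$ asks for a small but not trivial image of $E$. Membership in $\mathcal B$ asks for a dense subspace on which the uniform boundedness principle fails. For Banach spaces and for Fréchet spaces the two classes coincide (Saxon–Wilansky; Saxon–Narayanaswami). For barrelled spaces, $E\in\mathcal A$ implies $E\in\mathcal B$ (Robertson–Narayanaswami). There is a non-barrelled space in $\mathcal B\setminus\mathcal A$. The question is whether $\mathcal B$ implies $\mathcal A$ for barrelled spaces, and Theorem 1 answers it: no.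

The theorem says more than $E\notin\mathcal A$. A properly separable space is infinite-dimensional, and it is separable, because the combinations of a countable basis of the dense subspace with coefficients in $\mathbb Q$ (or $\mathbb Q+i\mathbb Q$) form a countable dense set. So a quotient witnessing $E\in\mathcal A$ would be infinite-dimensional with density character $\aleph_0<\operatorname{cf}(\mathfrak c)$. The space of Theorem 1 has no infinite-dimensional separable quotient at all; in particular $E$ itself is not separable.

Two companion results appear below. Theorem 2 says what does survive for a barrelled $E\in\mathcal B$, and Theorem 3 gives, under CH, a normed example.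

## Polars, quotients and cofinality

For $A\subset E$ let $A^\circ=\{f\in E':|f(x)|\le1\ \forall x\in A\}$, and for $B\subset E'$ let $B^\circ=\{x\in E:|f(x)|\le1\ \forall f\in B\}$. For a subspace $M$ of $E$ let $M^\perp\subset E'$ be its annihilator. We use the following textbook facts.

* (F1) Hahn–Banach: a subspace $D\subset E$ is dense if and only if the only $f\in E'$ vanishing on $D$ is $0$. Moreover $E'$ separates the points of $E$.
* (F2) Bipolar theorem: if $U\subset E$ is nonempty, closed and absolutely convex, then $U=U^{\circ\circ}$.
* (F3) If $f,k_1,\dots,k_m$ are linear functionals on a vector space and $\bigcap_i\ker k_i\subset\ker f$, then $f\in\operatorname{span}\{k_1,\dots,k_m\}$.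
* (F4) A finite-dimensional Hausdorff locally convex space has the Euclidean topology, and a finite-dimensional subspace of a Hausdorff space is closed.
* (F5) Let $M\subset E$ be closed. The quotient map $q:E\to E/M$ is continuous and open, and $(E/M)'=M^\perp$.
* (F6) $\mathfrak c^{\aleph_0}=\mathfrak c$, and $\operatorname{cf}(\mathfrak c)>\omega$ by König's theorem.

Four short consequences will be used repeatedly.

**(F7) If $E/M$ is infinite-dimensional, then $M^\perp$ is infinite-dimensional.** If $M^\perp=(E/M)'$ were spanned by $f_1,\dots,f_m$, then, since the dual separates points, $(f_1,\dots,f_m)$ would inject $E/M$ into $\mathbb K^m$.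

**(F8) Preimages of dense sets under a quotient map $q$ are dense.** For nonempty open $O\subset E$, $q(O)$ is nonempty and open, so it meets the dense set, and hence $O$ meets its preimage.

**(F9) If $D$ is dense in $E$ and $V\subset D$ is a neighbourhood of $0$ in $D$, then $\overline V$ is a neighbourhood of $0$ in $E$.** Say $V\supset O\cap D$ with $O$ open in $E$ and $0\in O$. By density $\overline{O\cap D}\supset O$, so $\overline V\supset O$.

**(F10) Quotients of barrelled spaces are barrelled. In a barrelled space $E$, a pointwise bounded set $A\subset E'$ is equicontinuous.** For the first claim let $q:E\to Q$ be a quotient map and $W$ a barrel in $Q$. Then $q^{-1}(W)$ is a barrel in $E$, so a neighbourhood of $0$; as $q$ is open and onto, $W=q(q^{-1}(W))$ is a neighbourhood of $0$. For the second claim, $A^\circ$ is closed and absolutely convex, and it is absorbing because $A$ is pointwise bounded. So it is a barrel, hence a neighbourhood of $0$, which is equicontinuity of $A$.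

Now the set theory. We identify $\mathfrak c$ with its initial ordinal, so $|\alpha|<\mathfrak c$ for every ordinal $\alpha<\mathfrak c$. The cofinality $\operatorname{cf}(\mathfrak c)$ is the least cardinality of an unbounded subset of $\mathfrak c$. Thus fewer than $\operatorname{cf}(\mathfrak c)$ ordinals below $\mathfrak c$ have a common upper bound below $\mathfrak c$; by (F6), this applies to any countable set of ordinals. For example, if $\mathfrak c=\aleph_1$, then $\operatorname{cf}(\mathfrak c)=\aleph_1=\mathfrak c$; if $\mathfrak c$ were $\aleph_{\omega_1}$, then $\operatorname{cf}(\mathfrak c)$ would be only $\aleph_1$. One calls $\mathfrak c$ regular when $\operatorname{cf}(\mathfrak c)=\mathfrak c$.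

Every ordinal is uniquely $\lambda+n$ with $\lambda$ a limit or $0$ and $n<\omega$; it is called *even* or *odd* according to $n$. There are $\mathfrak c$ odd ordinals below $\mathfrak c$, since $\lambda+n\mapsto\lambda+2n+1$ is injective. Finally, "l.i." means linearly independent over $\mathbb K$.

## Three spaces by hand: $\ell^2$, $\varphi$ and $\mathbb K^I$

**The space $\ell^2$ lies in $\mathcal A\cap\mathcal B$.** Let $c_{00}$ be the space of finitely supported sequences. It is dense and proper and has dimension $\aleph_0$, so $\ell^2$ is properly separable and is its own witness for $\mathcal A$. The set $\{x\in c_{00}:n|x_n|\le1\ \forall n\ge1\}$ is closed and absolutely convex in $c_{00}$, and it absorbs each finitely supported $x$. So it is a barrel in $c_{00}$. It contains $\varepsilon$ times the $n$-th unit vector only if $n\varepsilon\le1$, so it contains no ball. Thus $c_{00}$ is dense and not barrelled.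

**The space $\varphi$ lies in neither class.** Let $\varphi$ be a space of dimension $\aleph_0$ with its finest locally convex topology: every absolutely convex absorbing set is a neighbourhood of $0$. It is barrelled by definition, and it is separable. All linear functionals on $\varphi$ are continuous, so every subspace is an intersection of kernels and is closed; the only dense subspace is $\varphi$. Hence $\varphi\notin\mathcal B$, and $\varphi$ is not properly separable. A quotient of $\varphi$ again has the finest locally convex topology, because every seminorm on it pulls back to a continuous seminorm on $\varphi$. So no quotient has a proper dense subspace, and $\varphi\notin\mathcal A$. This shows what the word "properly" does in the definition.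

**The space $\mathbb K^I$, $I$ infinite, lies in $\mathcal A\cap\mathcal B$.** Projecting onto countably many coordinates is a continuous open surjection $\mathbb K^I\to\mathbb K^{\mathbb N}$, and $c_{00}$ is a proper dense subspace of $\mathbb K^{\mathbb N}$ of dimension $\aleph_0$; so $\mathbb K^I\in\mathcal A$. For $\mathcal B$, pick distinct $i_0,i_1,\dots\in I$ and let $D=\{x:\sup_n|x_{i_n}|<\infty\}$, which is dense since it contains all finitely supported vectors. The set $\{x\in D:|x_{i_n}|\le1\ \forall n\}$ is a barrel in $D$. It is not a neighbourhood of $0$, because a basic neighbourhood restricts only finitely many coordinates.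

That $\mathbb K^I$ is barrelled follows from the next lemma. With $G=\mathbb K^{(I)}$ (finitely supported vectors), $\mathbb K^I$ is the full algebraic dual $G^*$ with $\sigma(G^*,G)$, and any l.i. sequence $(l_n)$ in $G$ is unbounded at a functional $x$ with $x(l_n)=n$.

**Lemma 1.** Let $G$ be a vector space and $E\subset G^*$ a subspace that separates the points of $G$. Give $E$ the topology $\sigma(E,G)$. Then $E$ is a Hausdorff locally convex space with $E'=G$ (where $l\in G$ acts by $x\mapsto x(l)$). If every l.i. sequence $(l_n)$ in $G$ is unbounded at some $x\in E$, that is, $\sup_n|x(l_n)|=\infty$, then $E$ is barrelled.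

*Proof.* The topology is Hausdorff because elements of $G^*$ that agree on $G$ are equal. If $f\in E'$, then $|f|\le1$ on some set $\{x:|x(k_i)|\le\epsilon,\ i\le m\}$. So $f$ is bounded on the subspace $\{x:x(k_i)=0,\ i\le m\}$, hence vanishes on it, and $f$ is a combination of the evaluations at the $k_i$ by (F3). So every $f\in E'$ is evaluation at some $l\in G$, and $l$ is unique since $E$ separates the points of $G$.

Now let $U$ be a barrel in $E$. Because $U$ is absorbing, $U^\circ\subset G$ is $\sigma(G,E)$-bounded, i.e. bounded at each $x\in E$. If $\operatorname{span}U^\circ$ were infinite-dimensional, $U^\circ$ would contain an l.i. sequence, which is unbounded at some $x\in E$; this is impossible. So $L=\operatorname{span}U^\circ$ is finite-dimensional. If $L=0$, then $U=U^{\circ\circ}=E$. Otherwise take a basis $k_1,\dots,k_m$ of $L$. The topology $\sigma(G,E)$ is Hausdorff on $L$ since $E$ separates the points of $G$, so by (F4) it is Euclidean there. Hence there is $R>0$ such that every $l\in U^\circ$ is $\sum_it_ik_i$ with $|t_i|\le R$. If $|x(k_i)|\le\frac1{mR}$ for all $i\le m$, then $|x(l)|\le1$ for all $l\in U^\circ$, so $x\in U^{\circ\circ}=U$ by (F2). Thus $U$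 is a neighbourhood of $0$. $\square$

So the whole dual $G^*$ is barrelled but has far too many quotients. The space of Theorem 1 will be a subspace of $G^*$, with $\dim G=\mathfrak c$, rich enough for Lemma 1 and small enough to have no separable quotients.

## From a dense non-barrelled subspace to a quotient inside $\mathbb K^{\mathbb N}$

Before looking for a counterexample one would try to prove $\mathcal B\Rightarrow\mathcal A$: convert the failure of barrelledness on $D$ into a sequence of functionals, and divide by its common kernel. This gives a true theorem.

**Theorem 2 (ZFC).** Let $E$ be barrelled. Then $E\in\mathcal B$ if and only if $E$ has an infinite-dimensional quotient $Q\in\mathcal B$ that admits a continuous linear injection into $\mathbb K^{\mathbb N}$. Such a $Q$ has cardinality, hence density character, at most $\mathfrak c$. When $\mathfrak c$ is regular (e.g. under CH or MA), $\mathfrak c$ is, by Theorem 1, the optimal bound for the density character of an infinite-dimensional quotient of a barrelled $E\in\mathcal B$.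

*Proof.* **Step 1: lifting a bad dense subspace from $Q$ to $E$.** This is the "if" part. Let $q:E\to Q$ be the quotient map and $D_0$ a dense non-barrelled subspace of $Q$. By (F8), $q^{-1}(D_0)$ is dense in $E$. The restriction $q^{-1}(D_0)\to D_0$ is continuous, onto and open, because $q(O\cap q^{-1}(D_0))=q(O)\cap D_0$ for $O$ open in $E$. So it is a quotient map. If $q^{-1}(D_0)$ were barrelled, so would be $D_0$ by (F10). Hence $q^{-1}(D_0)$ is not barrelled and $E\in\mathcal B$.

**Step 2: extracting a sequence of functionals.** This begins the "only if" part. Let $D\subset E$ be a dense subspace and $U$ a barrel in $D$ that is not a neighbourhood of $0$ in $D$. Let $C$ be the closure of $U$ in $E$. It is closed and absolutely convex, so $C=C^{\circ\circ}$, and $C\cap D=U$ because $U$ is closed in $D$. Suppose $C^\circ$ were bounded at every point of $E$. By (F10) it would be equicontinuous, so $C=C^{\circ\circ}$ would be a neighbourhood of $0$ in $E$, and $U=C\cap D$ one in $D$, a contradiction. So there are $x_0\in E$ and $f_n\in C^\circ$ with $|f_n(x_0)|>n$ for all $n$.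

**Step 3: the quotient.** We divide out everything the $f_n$ do not see. Let $M=\bigcap_n\ker f_n$, $Q=E/M$, $q:E\to Q$ the quotient map, and $\hat f_n\in Q'$ the functionals with $\hat f_n\circ q=f_n$. Then $y\mapsto(\hat f_n(y))_n$ is a continuous linear injection $Q\to\mathbb K^{\mathbb N}$.

**Step 4: $Q$ is infinite-dimensional and in $\mathcal B$.** Put
$$V=\{y\in Q:|\hat f_n(y)|\le1\ \forall n\},\qquad D_Q=\operatorname{span}V=\{y\in Q:\sup_n|\hat f_n(y)|<\infty\}.$$
$V$ is closed and absolutely convex. Since $U$ absorbs the points of $D$ and $f_n\in C^\circ\subset U^\circ$, the sequence $(f_n)$ is bounded at each point of $D$; so $q(D)\subset D_Q$. As $q(D)$ is dense in $Q$, so is $D_Q$. But $q(x_0)\notin D_Q$, as $|f_n(x_0)|>n$. So $Q$ has a proper dense subspace, and by (F4) it is infinite-dimensional. Now $V$ is a barrel in $D_Q$. Were it a neighbourhood of $0$ in $D_Q$, then by (F9) its closure in $Q$, which is $V$ itself, would be a neighbourhood of $0$ in $Q$, and $V$ would absorb $q(x_0)$, giving $q(x_0)\in D_Q$; a contradiction. So $D_Q$ is dense and not barrelled.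

**Step 5: the size of $Q$.** Any $Q$ that injects into $\mathbb K^{\mathbb N}$ has $|Q|\le\mathfrak c^{\aleph_0}=\mathfrak c$, so its density character is at most $\mathfrak c$.

**Step 6: optimality.** By the part just proved, every barrelled $E\in\mathcal B$ has an infinite-dimensional quotient of density character at most $\mathfrak c$. The space of Theorem 1 has none of density character less than $\operatorname{cf}(\mathfrak c)$, which is $\mathfrak c$ when $\mathfrak c$ is regular. (This step relies on Theorem 1, whose proof below does not use Theorem 2.) $\square$

To get $E\in\mathcal A$ one would now like $Q$ to be separable, and the argument stops exactly here. The injection $Q\to\mathbb K^{\mathbb N}$ shows that a *coarser* topology on $Q$ is separable (every subspace of the separable metrizable space $\mathbb K^{\mathbb N}$ is separable), and separability does not pass to finer topologies. The inclusion $\ell^\infty\to\mathbb K^{\mathbb N}$ is a continuous linear injection from a Banach space, but the uncountably many $0$-$1$ sequences have mutual distance $1$, so $\ell^\infty$ is not separable. The only size information left is $|Q|\le\mathfrak c$, and Theorem 1 shows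 that in general one cannot do much better.

## Three requirements on a subspace of $G^*$

Let us write down what a counterexample of the form $(E,\sigma(E,G))$, with $E\subset G^*$, must do. For a sequence $s=(l_n)$ in $G$ put $s^\perp=\{x\in G^*:x(l_n)=0\ \forall n\}$.

**Lemma 2.** Let $G$ be a vector space and $E\subset G^*$ a subspace such that:

* (R1) every l.i. sequence in $G$ is unbounded at some $x\in E$;
* (R2) there are a subspace $D\subset E$ separating the points of $G$ and an l.i. sequence $(h_n)_{n<\omega}$ in $G$ with $\sup_n|x(h_n)|<\infty$ for each $x\in D$;
* (R3) $E=\bigcup_{\gamma<\mathfrak c}E_\gamma$ for an increasing family of subspaces $E_\gamma$, none of which is $\sigma(E,G)$-dense in $E$, and for each l.i. sequence $s$ in $G$ there is $\gamma<\mathfrak c$ with $E\cap s^\perp\subset E_\gamma$.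

Then $(E,\sigma(E,G))$ is barrelled, $D$ is dense in $E$ and not barrelled, and every infinite-dimensional quotient of $E$ has density character at least $\operatorname{cf}(\mathfrak c)$.

*Proof.* By (R2), $E$ separates the points of $G$. So Lemma 1 applies: $E'=G$, and $E$ is barrelled by (R1).

**Step 1: $D$ is dense and not barrelled.** Density is (F1), because $D$ separates the points of $G=E'$. The set $U=\{x\in D:|x(h_n)|\le1\ \forall n<\omega\}$ is closed in $D$, absolutely convex, and absorbing by (R2); it is a barrel in $D$. Suppose it were a neighbourhood of $0$ in $D$. Then there would be $k_1,\dots,k_m\in G$ and $\epsilon>0$ with $\{x\in D:|x(k_i)|\le\epsilon,\ i\le m\}\subset U$. On the subspace $\{x\in D:x(k_i)=0,\ i\le m\}$ each $h_n$ is then bounded by $1$, hence zero. By (F3), $h_n|_D\in\operatorname{span}\{k_1|_D,\dots,k_m|_D\}$. Since $D$ separates the points of $G$, the restriction $G\to D^*$ is injective, so all $h_n$ lie in $\operatorname{span}\{k_1,\dots,k_m\}$. This contradicts their independence.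

**Step 2: quotients are large.** Let $M\subset E$ be closed with $E/M$ infinite-dimensional. Suppose that fewer than $\operatorname{cf}(\mathfrak c)$ vectors have dense linear span in $E/M$; this is the case if the density character is less than $\operatorname{cf}(\mathfrak c)$. Let $E_0$ be the span of lifts of these vectors to $E$. Then $M+E_0$ is the preimage of that span, so it is dense in $E$ by (F8). By (F7), $M^\perp\subset G$ contains an l.i. sequence $s$, and (R3) gives $M\subset E\cap s^\perp\subset E_\gamma$ for some $\gamma$. Each lifted vector lies in some $E_{\delta'}$; as there are fewer than $\operatorname{cf}(\mathfrak c)$ of them, $E_0\subset E_\delta$ for one $\delta<\mathfrak c$. With $\eta=\max(\gamma,\delta)$ we get $M+E_0\subset E_\eta$, which is not dense, a contradiction. $\square$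

So we must find such an $E$. Let us try to build it as $\operatorname{span}\{e_\alpha:\alpha<\mathfrak c\}$ by recursion, with $E_\gamma=\operatorname{span}\{e_\delta:\delta<\gamma\}$. Requirements (R1) and (R2) pull in opposite directions: some $e_\alpha$ must be unbounded on $(h_n)$, while many $e_\alpha$ must be bounded on it. Using odd $\alpha$ for (R1) and even $\alpha$ for (R2) keeps these apart. The real difficulty is (R3). List the l.i. sequences of $G$ as $s_\gamma$. If $x=\sum_{j\le k}c_je_{\alpha_j}$ with $\alpha_1<\dots<\alpha_k$, $c_k\ne0$ and $\alpha_k\ge\gamma$ vanishes on $s_\gamma$, then $e_{\alpha_k}\in E_{\alpha_k}+s_\gamma^\perp$. So it suffices to choose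
$$e_\alpha\notin E_\alpha+s_\gamma^\perp\qquad\text{for all }\gamma\le\alpha. \tag{1}$$

For a single $\gamma$ this can be done by counting dimensions. Restrict to the span of $s_\gamma$: functionals on that span form a copy of $\mathbb K^{\mathbb N}$, which has dimension at least $\mathfrak c$ since the sequences $(1,t,t^2,\dots)$, $t\in\mathbb K$, are l.i. (Vandermonde). The restrictions of $E_\alpha$ have dimension at most $|\alpha|<\mathfrak c$. But (1) asks for one $e_\alpha$ outside $|\alpha+1|$ proper subspaces at once, and counting stops here. An infinite-dimensional vector space is a union of countably many proper subspaces: given a basis $(v_i)_{i\in I}$ and distinct $i_1,i_2,\dots\in I$, let $V_m$ consist of the vectors whose coordinates at $i_m,i_{m+1},\dots$ vanish; each $V_m$ is proper, and their union is everything. So knowing that each set in (1) is a proper subspace proves nothing about the union. If $\alpha$ is countable and a complete norm is available, Baire's theorem helps; that is how Theorem 3 goes under CH. In ZFC $\alpha$ may be uncountable and this is no longer at our disposal.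

The way past this point is to use fewer scalars. A functional on a space of dimension at least $2$ always kills some nonzero vector. But at stage $\alpha$ all data chosen so far lie in a subfield $F_\alpha\subset\mathbb K$ with $|F_\alpha|<\mathfrak c$. One *can* choose $e_\alpha$ so that it kills no nonzero vector with coefficients in $F_\alpha$: let its values be linearly independent over $F_\alpha$. And $F_\alpha$-rational vectors suffice for (1), because the earlier functionals can be eliminated by linear algebra *over* $F_\alpha$, whatever the coefficients $c_j\in\mathbb K$ are.

Here is the smallest instance. Let $F=\mathbb Q$, $e_0(h_0)=1$, $e_0(h_1)=2$, and $e_1(h_0)=\sqrt2$, $e_1(h_1)=\sqrt3$. Then $e_1$ kills $\sqrt3\,h_0-\sqrt2\,h_1$, but no nonzero rational vector. Let $x=c_0e_0+c_1e_1$, with arbitrary real $c_0,c_1$, vanish at $h_0$ and $h_1$. The rational vector $l=2h_0-h_1$ satisfies $e_0(l)=0$, so $0=x(l)=c_1e_1(l)=c_1(2\sqrt2-\sqrt3)$ and $c_1=0$. The top coefficient has been forced to vanish without any information on $c_0$.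

## Functionals with values independent over small subfields

We now prove Theorem 1 by constructing $G$ and $E$ with (R1)–(R3).

**Step 1: bookkeeping.** *We list all l.i. sequences so that each is treated after its support has appeared.* Let $G$ be a $\mathbb K$-vector space with basis $(h_\beta)_{\beta<\mathfrak c}$; "coefficients" always refer to this basis. For $\alpha<\mathfrak c$ put $G_\alpha=\operatorname{span}\{h_\beta:\beta<\alpha\}$. Let $S$ be the set of l.i. sequences in $G$. Since $|G|=\mathfrak c$, we have $|S|=\mathfrak c^{\aleph_0}=\mathfrak c$. Because $\mathfrak c\cdot\mathfrak c=\mathfrak c$, we may fix a map $\gamma\mapsto s_\gamma$ from the odd ordinals below $\mathfrak c$ onto $S$ all of whose fibres have cardinality $\mathfrak c$. Each fibre is cofinal in $\mathfrak c$, because a set bounded by $\alpha<\mathfrak c$ has cardinality less than $\mathfrak c$. The terms of a given $s\in S$ involve only countably many $h_\beta$, so by $\operatorname{cf}(\mathfrak c)>\omega$ they all lie in some $G_{\gamma_0}$, hence in $G_\gamma$ for all $\gamma\ge\gamma_0$. Therefore: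
$$\text{for each } s\in S \text{ there are cofinally many odd } \gamma<\mathfrak c \text{ with } s_\gamma=s \text{ and all terms of } s_\gamma \text{ in } G_\gamma. \tag{2}$$

**Step 2: the recursion.** *We define linear functionals $e_\alpha$ on $G$, $\alpha<\mathfrak c$.* Suppose $e_\gamma$ is defined for all $\gamma<\alpha$, with $e_\gamma(h_\beta)=0$ for $\beta>\gamma$.

*The functional $y_\alpha$, meant to produce unboundedness.* If $\alpha$ is odd and $s_\alpha=(l_n)$ has all terms in $G_\alpha$, choose a linear functional $y_\alpha$ on $\operatorname{span}\{h_\beta:\beta\le\alpha\}$ with $y_\alpha(l_n)=n$ for all $n$; this is possible since the $l_n$ are l.i. Otherwise let $y_\alpha=0$.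

*The field $F_\alpha$, containing all data so far.* Let $F_\alpha$ be the subfield of $\mathbb K$ generated by

* the coefficients of all terms of $s_\gamma$, for odd $\gamma\le\alpha$;
* the values $e_\gamma(h_\beta)$, for $\gamma<\alpha$ and $\beta\le\gamma$;
* the values $y_\alpha(h_\beta)$, for $\beta\le\alpha$.

There are at most $\max(|\alpha|,\aleph_0)$ generators, so $|F_\alpha|\le\max(|\alpha|,\aleph_0)<\mathfrak c$. Consequently $\dim_{F_\alpha}\mathbb K=\mathfrak c$: if the dimension were $d<\mathfrak c$, then $|\mathbb K|\le\max(|F_\alpha|,d,\aleph_0)<\mathfrak c$.

*The independent values $z^\alpha_\beta$.* Extend $\{1\}$ to an $F_\alpha$-basis of $\mathbb K$. It has $\mathfrak c$ elements, so we can pick from it $z^\alpha_\beta$, $\beta\le\alpha$, such that $1$ together with the $z^\alpha_\beta$ $(\beta\le\alpha)$ is an $F_\alpha$-linearly independent family. Dividing each $z^\alpha_\beta$ by a positive integer, which lies in $F_\alpha$, keeps independence; so we may assume $|z^\alpha_\beta|\le1$.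

*The functional $e_\alpha$.* Put
$$e_\alpha(h_\beta)=z^\alpha_\beta+\varepsilon_\alpha\,y_\alpha(h_\beta)\quad(\beta\le\alpha),\qquad e_\alpha(h_\beta)=0\quad(\beta>\alpha), \tag{3}$$
with $\varepsilon_\alpha\in\{0,1\}$ chosen as follows. If $\alpha$ is odd and $s_\alpha=(l_n)$ lies in $G_\alpha$, then the sequences $(e_\alpha(l_n))_n$ obtained for $\varepsilon_\alpha=1$ and $\varepsilon_\alpha=0$ differ by $(y_\alpha(l_n))_n=(n)_n$, which is unbounded. So at least one of them is unbounded; take such an $\varepsilon_\alpha$. In all other cases $\varepsilon_\alpha=0$.

Finally let $E=\operatorname{span}\{e_\alpha:\alpha<\mathfrak c\}\subset G^*$ and $E_\gamma=\operatorname{span}\{e_\delta:\delta<\gamma\}$. Then $\dim E\le\mathfrak c$, and $E=\bigcup_{\gamma<\mathfrak c}E_\gamma$ is an increasing union.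

**Step 3: $e_\alpha$ kills no $F_\alpha$-rational vector.** *This is what the independence was arranged for.* Claim:
$$\text{if } 0\ne l\in\operatorname{span}\{h_\beta:\beta\le\alpha\} \text{ has coefficients in } F_\alpha, \text{ then } e_\alpha(l)\ne0. \tag{4}$$
Write $l=\sum_\beta p_\beta h_\beta$ with $p_\beta\in F_\alpha$. Then
$$e_\alpha(l)=\sum_\beta p_\beta z^\alpha_\beta+q\cdot1,\qquad q=\varepsilon_\alpha\sum_\beta p_\beta\,y_\alpha(h_\beta)\in F_\alpha .$$
Some $p_\beta$ is nonzero, and the family consisting of $1$ and the $z^\alpha_\beta$ is independent over $F_\alpha$. So $e_\alpha(l)\ne0$. Note why $1$ was put into the family and the values of $y_\alpha$ into $F_\alpha$: adding $y_\alpha$ changes $e_\alpha(l)$ only by an element of $F_\alpha$, which cannot cancel the rest.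

**Step 4: annihilators of l.i. sequences are trapped.** *This is the main part of (R3).* Claim:
$$\text{if } \gamma \text{ is odd and } s_\gamma \text{ has all terms in } G_\gamma, \text{ then } E\cap s_\gamma^\perp\subset E_\gamma. \tag{5}$$
Let $s_\gamma=(l_n)_{n\ge1}$ (numbered from $1$ here) and let $x\in E$ satisfy $x(l_n)=0$ for all $n$. Suppose $x\notin E_\gamma$. Write $x=\sum_{j=1}^kc_je_{\alpha_j}$ with $\alpha_1<\dots<\alpha_k$ and all $c_j\ne0$. Then $\alpha_k\ge\gamma$, since otherwise $x\in E_\gamma$. Let $F=F_{\alpha_k}$. As $\gamma\le\alpha_k$ is odd, the coefficients of all $l_n$ lie in $F$. For $j<k$ the values $e_{\alpha_j}(h_\beta)$ lie in $F$ as well: for $\beta\le\alpha_j$ they are among the generators, and for $\beta>\alpha_j$ they are $0$. Therefore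
$$u_n=(e_{\alpha_1}(l_n),\dots,e_{\alpha_{k-1}}(l_n))\in F^{k-1}\qquad(n\ge1).$$
The $k$ vectors $u_1,\dots,u_k$ of $F^{k-1}$ are linearly dependent over $F$, so there are $b_1,\dots,b_k\in F$, not all zero, with $\sum_{n\le k}b_nu_n=0$ (for $k=1$ take $b_1=1$). Put $l=\sum_{n\le k}b_nl_n$. Then $l\ne0$, because the $l_n$ are l.i. over $\mathbb K$; $l$ has coefficients in $F$; $l\in G_\gamma\subset\operatorname{span}\{h_\beta:\beta\le\alpha_k\}$; and $e_{\alpha_j}(l)=0$ for all $j<k$. So $0=x(l)=c_ke_{\alpha_k}(l)$, and $e_{\alpha_k}(l)=0$ because $c_k\ne0$. This contradicts (4) for $\alpha=\alpha_k$.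

**Step 5: (R1) holds.** *Every l.i. sequence was treated at some odd stage.* Given an l.i. sequence $s$ in $G$, choose by (2) an odd $\alpha$ with $s_\alpha=s$ and all terms in $G_\alpha$. By the choice of $\varepsilon_\alpha$, $s$ is unbounded at $e_\alpha\in E$.

**Step 6: (R2) holds.** *The even stages supply $D$.* Let $D=\operatorname{span}\{e_\alpha:\alpha\text{ even}\}$ and take $(h_n)_{n<\omega}$, the first $\omega$ basis vectors. For even $\alpha$ we have $y_\alpha=0$, so $e_\alpha(h_n)$ is $z^\alpha_n$ or $0$, and $|e_\alpha(h_n)|\le1$ for all $n<\omega$. Hence $\sup_n|x(h_n)|<\infty$ for each $x\in D$. To see that $D$ separates the points of $G$, let $0\ne h\in G$. Choose $s\in S$ with first term $h$, choose $\gamma$ for $s$ as in (2), and choose an even $\alpha>\gamma$. Then $h\in G_\gamma\subset\operatorname{span}\{h_\beta:\beta\le\alpha\}$, and the coefficients of $h$ lie in $F_\alpha$ because $\gamma\le\alpha$ is odd. By (4), $e_\alpha(h)\ne0$.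

**Step 7: (R3) holds.** *It remains to see that no $E_\gamma$ is dense.* For $\delta<\gamma$ we have $e_\delta(h_\gamma)=0$ by (3). So $h_\gamma$ vanishes on $E_\gamma$. Since $E$ separates the points of $G$ by Step 6, $h_\gamma$ is a nonzero element of $E'=G$, and $E_\gamma$ is not dense. The other part of (R3) follows from (2) and (5): given $s$, choose odd $\gamma$ with $s_\gamma=s$ in $G_\gamma$; then $E\cap s^\perp\subset E_\gamma$.

**Step 8: conclusion.** By Lemma 2, $E$ with the topology $\sigma(E,G)$ is barrelled, it has the dense non-barrelled subspace $D$, and all its infinite-dimensional quotients have density character at least $\operatorname{cf}(\mathfrak c)>\aleph_0$. Since $E'=G$, this topology is the weak topology of $E$. A properly separable quotient would be infinite-dimensional and separable, so $E\in\mathcal B\setminus\mathcal A$. This proves Theorem 1, and with it Step 6 of Theorem 2. $\blacksquare$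

## A normed example in $\ell^2(\omega_1)$ under CH

Under CH all stages of the recursion are countable. Then the avoidance condition (1) can be met by Baire's theorem, and the construction can be run inside a Hilbert space.

**Theorem 3 (ZFC + CH).** There is even a normed example: the Hilbert space $H=\ell^2(\omega_1)$ has a dense barrelled subspace $E$ which has a dense non-barrelled subspace, so $E\in\mathcal B$, and which has no infinite-dimensional separable quotient. So the equivalence $\mathcal A\Leftrightarrow\mathcal B$, valid for Fréchet spaces, cannot be proved in ZFC for metrizable barrelled spaces.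

The last sentence follows from the first because CH is consistent with ZFC (if ZFC is consistent) and $E\notin\mathcal A$: a properly separable quotient would be infinite-dimensional and separable.

*Proof.* **Step 1: enumerations.** *We list, in type $\omega_1$, all tasks.* Vectors of $H$ have countable support, so $|H|=|H'|=\omega_1^{\aleph_0}\cdot\mathfrak c=\mathfrak c=\omega_1$ by CH, and $H'$ has $\mathfrak c^{\aleph_0}=\omega_1$ sequences. Balls with rational radii form a base of $\omega_1$ open sets. So we may let

* $(s_\gamma)_{\gamma<\omega_1}$ enumerate all l.i. sequences in $H'$, with $s_\gamma^\perp\subset H$ the common kernel of the terms of $s_\gamma$;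
* $(r_\alpha)_{\alpha<\omega_1\text{ odd}}$ enumerate all norm-unbounded sequences in $H'$;
* $(O_\alpha)_{\alpha<\omega_1\text{ even}}$ enumerate a base of nonempty open sets of $H$.

Each $s_\gamma^\perp$ is closed, and of infinite codimension because the terms of $s_\gamma$ induce l.i. functionals on $H/s_\gamma^\perp$.

**Step 2: an operator that hides a barrel.** *We need vectors at which a fixed norm-unbounded sequence is bounded.* Let $T:H\to H$ multiply the $n$-th coordinate by $\frac1{n+1}$ for $n<\omega$ and fix all other coordinates. $T$ is continuous, and its range is dense since it contains the finitely supported vectors. Let $g_n\in H'$, $n<\omega$, be $(n+1)$ times the $n$-th coordinate functional. Then $\|g_n\|=n+1$ and $g_n(Tu)=u_n$, so $|g_n(Tu)|\le\|u\|$ for all $n$.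

**Step 3: the recursion.** *We choose $x_\alpha\in H$, $\alpha<\omega_1$, with $E_\alpha=\operatorname{span}\{x_\gamma:\gamma<\alpha\}$, such that:*

1. $x_\alpha\notin E_\alpha+s_\gamma^\perp$ for all $\gamma\le\alpha$;
2. if $\alpha$ is even, then $x_\alpha=Tu_\alpha$ for some $u_\alpha\in H$, and $x_\alpha\in O_\alpha$;
3. if $\alpha$ is odd, then $r_\alpha$ is unbounded at $x_\alpha$.

Here is why the choice is possible. Since $\alpha$ is countable, $E_\alpha$ is a union of an increasing sequence of finite-dimensional subspaces $F_m$. So the set to be avoided in condition 1,
$$\bigcup_{\gamma\le\alpha}(E_\alpha+s_\gamma^\perp)=\bigcup_{\gamma\le\alpha}\bigcup_m(F_m+s_\gamma^\perp),$$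
is a countable union of subspaces $F_m+s_\gamma^\perp$. Each of these is closed, being the sum of a finite-dimensional and a closed subspace, and proper, since $s_\gamma^\perp$ has infinite codimension. Each preimage $T^{-1}(F_m+s_\gamma^\perp)$ is closed, and it is proper because a proper closed subspace cannot contain the dense set $T(H)$. Proper closed subspaces are nowhere dense.

For even $\alpha$, the set $T^{-1}(O_\alpha)$ is open, and nonempty because $T(H)$ is dense. By Baire's theorem it contains some $u_\alpha$ outside all the preimages $T^{-1}(F_m+s_\gamma^\perp)$; put $x_\alpha=Tu_\alpha$. For odd $\alpha$, write $r_\alpha=(f_n)$. The set of points where $r_\alpha$ is bounded is $\bigcup_N\{x:|f_n(x)|\le N\ \forall n\}$, a countable union of closed absolutely convex sets. If one of them had an interior point, it would by absolute convexity contain a ball around $0$, and $(f_n)$ would be norm-bounded. So this set is meager, and by Baire's theorem there is $x_\alpha$ outside it and outside all $F_m+s_\gamma^\perp$.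

Let $E=\bigcup_{\alpha<\omega_1}E_\alpha$ and $D=\operatorname{span}\{x_\alpha:\alpha\text{ even}\}$. By condition 2, $D$ meets every $O_\alpha$, so $D$ is dense in $H$. Hence $E$ is dense in $H$, $D$ is dense in $E$, and $E'=H'$ with the same norms.

**Step 4: $E$ is barrelled.** *This uses condition 3.* Let $U$ be a barrel in $E$ and $U^\circ\subset E'=H'$. If $U^\circ$ were norm-unbounded, it would contain a norm-unbounded sequence, which is $r_\alpha$ for some odd $\alpha$. As $U$ absorbs $x_\alpha$, we have $x_\alpha\in tU$ for some $t>0$, so the terms of $r_\alpha$ are bounded by $t$ at $x_\alpha$; this contradicts condition 3. So $U^\circ$ lies in a ball of some radius $R>0$, and $U=U^{\circ\circ}\supset\{x\in E:\|x\|\le1/R\}$ is a neighbourhood of $0$.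

**Step 5: $D$ is not barrelled.** *This uses condition 2.* For even $\alpha$, $|g_n(x_\alpha)|=|(u_\alpha)_n|\le\|u_\alpha\|$ for all $n$, so $\sup_n|g_n(x)|<\infty$ for each $x\in D$. Hence $\{x\in D:|g_n(x)|\le1\ \forall n\}$ is a barrel in $D$. If it contained $\{x\in D:\|x\|\le\epsilon\}$ for some $\epsilon>0$, then by density of $D$ we would have $|g_n|\le1$ on the $\epsilon$-ball of $H$, so $\|g_n\|\le1/\epsilon$ for all $n$. But $\|g_n\|=n+1$. So $D$ is not barrelled and $E\in\mathcal B$.

**Step 6: annihilators are trapped.** *This uses condition 1 and plays the role of (5).* Claim: $E\cap s_\gamma^\perp\subset E_\gamma$ for each $\gamma<\omega_1$. Suppose $x\in E\cap s_\gamma^\perp$ and $x\notin E_\gamma$. Write $x=\sum_{j\le k}c_jx_{\alpha_j}$ with $\alpha_1<\dots<\alpha_k$ and all $c_j\ne0$; then $\alpha_k\ge\gamma$. Solving for the last vector,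
$$x_{\alpha_k}=c_k^{-1}\Big(x-\sum_{j<k}c_jx_{\alpha_j}\Big)\in s_\gamma^\perp+E_{\alpha_k},$$
which contradicts condition 1 for $\alpha=\alpha_k$.

**Step 7: no infinite-dimensional separable quotient.** *We finish as in Lemma 2, with non-separability of $H$ in place of $h_\eta$.* Let $M$ be closed in $E$ with $E/M$ infinite-dimensional and separable. By (F7), $M^\perp\subset E'=H'$ contains an l.i. sequence, which is some $s_\gamma$; so $M\subset E\cap s_\gamma^\perp\subset E_\gamma$. Lifting a countable dense subset of $E/M$ and using (F8), we get a subspace $E_0\subset E$ of countable dimension with $M+E_0$ dense in $E$. Countably many ordinals below $\omega_1$ are bounded below $\omega_1$, so $E_0\subset E_\delta$ for some $\delta<\omega_1$. Then $E_{\max(\gamma,\delta)}\supset M+E_0$ is dense in $E$, hence in $H$. But it has countable dimension, so it is separable, while $\ell^2(\omega_1)$ is not separable, since its $\omega_1$ unit vectors have mutual distance $\sqrt2$. This contradiction proves the theorem. $\blacksquare$
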